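# Vector fields on spheres with $\phi(x)\cdot Jx>0$ and no periodic orbit

## 1. The circle, linear fields, and fields close to $Jx$

Let $N\ge 1$, $R>0$, $S_R=\{x\in\mathbb R^{2N}:|x|=R\}$, and let $J=\begin{pmatrix}0&-I_N\\ I_N&0\end{pmatrix}$. We study
$$\dot x=\phi(x),\qquad \phi\in C(\mathbb R^{2N},\mathbb R^{2N}),\tag{1}$$
under the two conditions
$$\phi(x)\cdot x=0,\tag{2}$$
$$\phi(x)\cdot Jx>0\qquad\text{for all }x\in S_R .\tag{3}$$
Condition (2), on $S_R$, says that $\phi$ is tangent to the sphere. Condition (3) says that $\phi(x)$ makes an angle of less than $90^\circ$ with $Jx$; in particular $\phi$ has no zero on $S_R$. A *periodic orbit on $S_R$* is a periodic solution that stays on $S_R$, and by (3) it is not a rest point. The book from which the problem is taken conjectures: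

**Conjecture.** If $\phi$ is continuous and satisfies (2) on $S_R$ and (3), then (1) has a periodic orbit on $S_R$.

The first guess is yes. All orbits of $\dot x=Jx$ are circles, and by (3) a solution of (1) can never move against this rotation. Let us test the guess.

*The case $N=1$.* The tangent line of the circle $S_R$ at $x$ is spanned by $Jx$, so $\phi(x)=\gamma(x)Jx$ with $\gamma>0$ continuous. For the polar angle the equation reads $\dot\theta=\gamma(\theta)$. The function $t(\theta)=\int_0^\theta d\sigma/\gamma(\sigma)$ is $C^1$ with positive derivative; its inverse is a solution which runs around the circle in time $\int_0^{2\pi}d\theta/\gamma$. The guess is right.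

*Linear fields.* Let $\phi(x)=Ax$. Condition (2) forces $A^T=-A$, and (3) forces $Ax\ne0$ for $x\neq 0$. By the normal form of skew-symmetric matrices, $\mathbb R^{2N}$ is an orthogonal sum of $A$-invariant planes, on each of which $A$ is a rotation generator with nonzero frequency. The circle of radius $R$ in each plane is a periodic orbit. The guess is right again.

*How few periodic orbits there can be.* Write $\mathbb R^{2N}=\mathbb C^N$ with $\zeta_k=x_k+iy_k$, so that $J$ is multiplication by $i$, and put
$$\varphi_0(\zeta)=(i\omega_1\zeta_1,\dots,i\omega_N\zeta_N),\qquad \omega_k=2^{k/N}\quad(1\le k\le N).\tag{4}$$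
It is tangent to $S_R$ and $\varphi_0\cdot Jx=\sum\omega_k|\zeta_k|^2>0$. For $k\ne l$ the ratio $\omega_k/\omega_l=2^{(k-l)/N}$ is irrational: if it were rational, its $N$-th power $2^{k-l}$ would have $2$-adic valuation divisible by $N$, but $0<|k-l|<N$. If an orbit of period $t>0$ has $\zeta_k\ne0\neq\zeta_l$, then $\omega_kt,\omega_lt\in2\pi\mathbb Z\setminus\{0\}$ and $\omega_k/\omega_l$ is rational. So the only periodic orbits on $S_R$ are the $N$ circles
$$\Gamma_k=\{|\zeta_k|=R,\ \zeta_l=0\ (l\ne k)\}.$$

*Near $Jx$.* The book quotes that periodic orbits exist when $\phi$ is a sufficiently small perturbation of $Jx$ (Seifert, Fuller and Reeb), and it proves that there is one whenever $|\phi(x)-Jx|<\frac13|x|$ on $S_R$. It also quotes that without (3) the claim fails.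

Every test supports the guess, but the third one shows a weakness: a field satisfying (2) and (3) may have only $N$ periodic orbits. It would be enough to destroy those without creating new ones and without losing positivity. For $N\ge2$ this can be done.

**Theorem 1.** Let $N\ge2$, $R>0$. There is a map $\varphi\in C(\mathbb R^{2N},\mathbb R^{2N})$, positively homogeneous of degree $1$ and $C^1$ on $\mathbb R^{2N}\setminus\{0\}$ ($C^\infty$ there if $N\ge3$), such that

1. $\varphi(x)\cdot x=0$ for all $x$, and $\varphi(x)\cdot Jx>0$ for all $x\ne0$;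
2. there is a constant $c<1$ with $|\varphi(x)-Jx|\le c|x|$ for all $x$;
3. $\dot x=\varphi(x)$ has no periodic orbit on $S_R$ (indeed no periodic solution in $\mathbb R^{2N}\setminus\{0\}$).

So the conjecture holds for $N=1$ and fails for every $N\ge2$ and every $R>0$. Item 2 also bears on the constant $\frac13$ above: for $N\ge2$ it cannot be replaced by any $c'>c$, because the field of the theorem would satisfy $|\varphi-Jx|<c'|x|$ on $S_R$. In particular it cannot be replaced by $1$. The optimal constant is not determined here.

From now on $N\ge 2$ and $n=N-1\ge1$, so $\dim S_R=2n+1$; "periodic orbit" means a nonconstant periodic solution; $r\in\{1,\infty\}$ is a smoothness class.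

## 2. Condition (3) as positivity on a contact form

Recall that a *contact form* on a $(2n+1)$-manifold is a $1$-form $\alpha$ with $\alpha\wedge(d\alpha)^n$ nowhere zero; equivalently, $\alpha$ is nowhere zero and $d\alpha$ is nondegenerate on $\ker\alpha$. The model, on $\mathbb R^{2n+1}\ni(w,z)$ with $w=(x,y)\in\mathbb R^{2n}$, is
$$\alpha_0=dz-\sum_{i=1}^n y_i\,dx_i .$$
For $n=1$: $\alpha_0\wedge d\alpha_0=(dz-y\,dx)\wedge dx\wedge dy=dz\wedge dx\wedge dy$. We shall use two families of maps. For $(x_*,y_*)\in\mathbb R^{2n}$ the shift
$$\tau(x,y,z)=(x-x_*,\,y-y_*,\,z-y_*\cdot x)$$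
satisfies $\tau^*\alpha_0=dz-y_*\cdot dx-(y-y_*)\cdot dx=\alpha_0$ and $\tau_*\partial_z=\partial_z$. For $\sigma>0$ the scaling $\mathcal D_\sigma(w,z)=(\sigma w,\sigma^2z)$ satisfies $\mathcal D_\sigma^*\alpha_0=\sigma^2\alpha_0$.

On $S_R$ let $\lambda_x(v)=v\cdot Jx$, that is $\lambda=\sum(x_k\,dy_k-y_k\,dx_k)$. Its kernel in $T_xS_R$ is the set of vectors orthogonal to $x$ and $Jx$, a complex subspace, and there $d\lambda=2\sum dx_k\wedge dy_k$ is nondegenerate since $d\lambda(v,iv)=2|v|^2$. So $\lambda$ is a contact form, and for a tangent field (3) says exactly $\lambda(\varphi)>0$.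

**Lemma 2.** Let $\alpha'=\lambda/\lambda(\varphi_0)$ with $\varphi_0$ from (4). Around each $P\in S_R$ there is a chart $\Theta$ into $\mathbb R^{2n+1}$ with $\Theta(P)=0$, $\Theta^*\alpha_0=\alpha'$ and $\Theta_*\varphi_0=\partial_z$.

*Proof.* A positive multiple of a contact form is a contact form, so $\alpha'$ is one. The flow of $\varphi_0$ consists of unitary maps, which preserve $\lambda$; it also preserves $\varphi_0$, hence the function $\lambda(\varphi_0)$. So $\mathcal L_{\varphi_0}\alpha'=0$, and $\alpha'(\varphi_0)=1$. In a flow box with $\varphi_0=\partial_z$ this gives $\alpha'=dz+\vartheta$, where $\vartheta$ has no $dz$-part and coefficients independent of $z$. So $\vartheta$ is a $1$-form in the transverse variables, and $d\vartheta$ is symplectic because $0\ne\alpha'\wedge(d\alpha')^n=dz\wedge(d\vartheta)^n$. By Darboux's theorem there are transverse coordinates $(x,y)$ on a ball with $d\vartheta=\sum dx_i\wedge dy_i=d\big(-\sum y_idx_i\big)$. By the Poincaré lemma $\vartheta=-\sum y_idx_i+dG(w)$. Replacing $z$ by $z+G(w)$ gives $\alpha'=\alpha_0$ and still $\varphi_0=\partial_z$.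 A shift $\tau$ and a translation in $z$ move $P$ to $0$. $\square$

So, locally, our data are the vertical field $\partial_z$ and the form $\alpha_0$, and we may change $\partial_z$ in a small box as long as $\alpha_0(\text{field})>0$.

## 3. Plugs positive on $\alpha_0$, and their insertion into the sphere

$D_\varrho\subset\mathbb R^{2n}$ denotes the open ball of radius $\varrho$ about $0$.

**Definition (plug).** A *$C^r$ plug of size $\varrho>0$* is a $C^r$ vector field $X$ on $\mathbb R^{2n+1}$ and a compact set $Z\subset D_\varrho\times(-\varrho,\varrho)$ such that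

* (P1) $X=\partial_z$ off $Z$, and $\alpha_0(X)>0$ everywhere.
* (P2) $X$ has no periodic orbit.
* (P3) For $w\in\mathbb R^{2n}$ let $c_w$ be the integral curve with $c_w(0)=(w,-\varrho)$, and let $G_w=\big(Z\cup(\{w\}\times\mathbb R)\big)\cap\{|z|<\varrho\}$. Either (*crossing*) there is $t_1>0$ with $c_w(t_1)=(w,\varrho)$ and $c_w(t)\in G_w$ for $0<t<t_1$; or (*trapped*) $c_w(t)\in G_w$ for all $t>0$.
* (P4) $c_0$ (the case $w=0$) is trapped.

In words: an orbit entering from below either leaves exactly above its entrance point or never leaves, and the one entering at $w=0$ never leaves. For example, $X=\partial_z$ with any compact $Z$ in the box satisfies (P1)–(P3), every $c_w$ crossing; it fails (P4). All the work lies in obtaining (P4) together with $\alpha_0(X)>0$ and (P2).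

**Proposition 3.** If $C^r$ plugs of every size exist in $\mathbb R^{2n+1}$, $n=N-1$, then there is a map $\varphi$ as in Theorem 1, of class $C^r$ on $\mathbb R^{2N}\setminus\{0\}$.

*Proof.* **Step 1: put a plug on each $\Gamma_k$.** Choose $P_k'\in\Gamma_k$ and charts $\Theta_k$ as in Lemma 2 with $\Theta_k(P_k')=0$. Choose $\varrho$ so small that $\Theta_k$ maps a neighborhood of $\bar C_k$ onto a neighborhood of $\bar D_\varrho\times[-\varrho,\varrho]$, where $C_k=\Theta_k^{-1}(D_\varrho\times(-\varrho,\varrho))$, and that the $\bar C_k$ are pairwise disjoint (the $P'_k$ are distinct). The segment $\{0\}\times[-\varrho,\varrho]$ corresponds to a $\varphi_0$-arc through $P_k'$, so $P_k:=\Theta_k^{-1}(0,-\varrho)$ lies on $\Gamma_k$.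

Let $(X,Z)$ be a $C^r$ plug of size $\varrho$. Let $\varphi_1=\Theta_k^*X$ on $C_k$ for $k=1,\dots,N$ and $\varphi_1=\varphi_0$ elsewhere on $S_R$. As $X=\partial_z$ off the compact set $Z\subset D_\varrho\times(-\varrho,\varrho)$, $\varphi_1$ is $C^r$. It is tangent to $S_R$, and $\lambda(\varphi_1)=\lambda(\varphi_0)\,\alpha'(\varphi_1)>0$, because $\alpha'(\varphi_1)$ is $\alpha_0(X)>0$ on $C_k$ and $1$ elsewhere.

**Step 2: $\varphi_1$ has no periodic orbit.** Let $c$ be one. If $c$ stays in one $C_k$, then $X$ has a periodic orbit, against (P2). Otherwise, since the $C_k$ are disjoint open sets and the image of $c$ is connected, $c$ is not contained in $\bigcup C_k$. Then the components of $\{t:c(t)\in\bigcup C_k\}$ are bounded intervals $(t_0,t_1)$, each belonging to one $C_k$.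

Consider one of them. Near $\partial C_k$ the field is $\partial_z$ in the chart. The point $\Theta_k(c(t_0))=(w,z)$ lies on the boundary of the cylinder and moves vertically upward into the open cylinder; this excludes $|w|=\varrho$ and $z=\varrho$, so $c(t_0)=\Theta_k^{-1}(w,-\varrho)$ with $w\in D_\varrho$. As long as $c$ is in $C_k$ it follows $c_w$. Since $G_w\subset D_\varrho\times(-\varrho,\varrho)$ and $c$ does leave $C_k$, $c_w$ is not trapped, so it is crossing and $c(t_1)=\Theta_k^{-1}(w,\varrho)$. Replace $c|_{(t_0,t_1)}$ by the $\varphi_0$-arc $\Theta_k^{-1}(\{w\}\times(-\varrho,\varrho))$, which has the same endpoints.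

Speeds are bounded, so each passage takes at least a fixed positive time, and there are finitely many per period. Off $\bigcup C_k$ we have $\varphi_1=\varphi_0$. Start at a time when $c\notin\bigcup C_k$, run through one period of $c$, and make all replacements. The result is a continuous closed concatenation of finitely many integral curves of $\varphi_0$, that is, a periodic integral curve $c'$ of $\varphi_0$. It has the same image as $c$ off $\bigcup C_k$. By Section 1 the image of $c'$ is some $\Gamma_l\ni P_l$. The point $P_l\in\partial C_l$ lies in no $C_k$, so $c$ passes through $P_l=\Theta_l^{-1}(0,-\varrho)$. By (P4), $c$ then stays in $C_l$ for all later times and never returns to $P_l\notin C_l$. This contradicts periodicity.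

**Step 3: rescale the speed and extend.** On $S_R$ put $\varphi_2=\gamma\varphi_1$ with $\gamma=\dfrac{\varphi_1\cdot Jx}{|\varphi_1|^2}>0$. Its orbits are those of $\varphi_1$ reparametrized, so there is no periodic one, and $\varphi_2\cdot Jx>0$. Expanding the square,
$$|\varphi_2-Jx|^2=|x|^2-\frac{(\varphi_1\cdot Jx)^2}{|\varphi_1|^2}\le c^2|x|^2\qquad\text{with some }c<1,$$
by compactness and $\varphi_1\cdot Jx>0$. Let $\varphi(x)=\frac{|x|}R\,\varphi_2\big(\frac{Rx}{|x|}\big)$ for $x\ne0$ and $\varphi(0)=0$. This is continuous, positively homogeneous of degree $1$ and $C^r$ off $0$, and items 1 and 2 hold by homogeneity. Since $\varphi(x)\cdot x=0$, $|x|$ is conserved; if $x(t)$ is a periodic solution on $S_\rho$, $\rho>0$, then $\frac R\rho x(t)$ is one on $S_R$. There is none, so item 3 holds. $\square$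

It remains to construct plugs: of class $C^1$ for $n=1$, and $C^\infty$ for $n\ge2$.

## 4. The mirror-image field and its sign conflict

Here is the construction of a plug that one would try first. Take a $2n$-manifold $W$ of horizontal directions, a vertical coordinate $s\in(-T,T)$, a vector field $V$ on $W$, and a compact $V$-invariant set $K\subset W$ without periodic orbits. On $W\times(-T,T)$ put
$$\tilde X=f\,\partial_s+g\,V,$$
with $f\ge0$ even in $s$ and vanishing exactly on the two sets $K_\mp=K\times\{\mp T/2\}$, and with $g$ odd in $s$, $g=1$ on $K_-$, $g=-1$ on $K_+$; far away $f=1$, $g=0$. An orbit that enters from below over a point of $K$ stays over $K$ and can never get past $K_-$: it is trapped. An orbit that reaches $s=0$ retraces its horizontal motion backward in the upper half, because $g$ is odd, and leaves exactly above its entrance. A periodic orbit has constant $s$, so it lies in $K_-$ or $K_+$, where $\tilde X=\pm V$ has none.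

Now look at positivity. In the coordinates that we shall use, $\alpha_0$ becomes $ds+\mu$ with $\mu$ a $1$-form on $W$. On $K_-$ we need $(ds+\mu)(V)=\mu(V)>0$. On $K_+$ we need $(ds+\mu)(-V)=-\mu(V)>0$. These are opposite conditions at the same points of $K$. This is where the naive plug fails: mirror symmetry forces the flow to run in opposite directions at the two levels, while the form is the same at both levels.

The repair must move the lower copy of $K$ and the upper copy differently. We keep $\tilde X$ and transport it by a compactly supported diffeomorphism $\Psi$ of $W\times(-T,T)$. The requirement becomes: $\tilde\alpha=\Psi^*(ds+\mu)$ satisfies $\tilde\alpha(V)>0$ on $K_-$ and $\tilde\alpha(V)<0$ on $K_+$.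

*Moving only heights is not enough.* Let $\Psi(p,s)=(p,s+U(p,s))$. Then $\tilde\alpha(V)=\mu(V)+dU(V)$, with $dU$ taken in the $p$-direction. Suppose $K$ is a torus with coordinates $a_1,a_2\in\mathbb R/\mathbb Z$, $V=\partial_{a_1}+\sqrt2\,\partial_{a_2}$ and $\mu(V)=0$ on $K$. Then $\tilde\alpha(V)=dU(V)$ has integral $0$ over $K$ with respect to $da_1da_2$, so it is not positive on all of $K_-$.

*Moving sideways has the right effect.* Take $\mu=-b\,da$ on a plane with coordinates $(a,b)$, and let $K$ be the line $b=0$, on which $\mu$ vanishes; $V=\partial_a$. The translation $\psi^t(a,b)=(a,b+t)$ gives $(\psi^t)^*\mu=\mu-t\,da$. For $t=-M<0$ this is $+M$ on $V$, and for $t=M$ it is $-M$ on $V$. So pushing the line to one side makes it positive in the direction $V$, and pushing it to the other side makes it positive in the direction $-V$.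

This suggests the plan. Take $K$ where $\mu$ vanishes, or nearly so. At the lower level push by time $-M$, at the upper level by time $+M$. We only push over a short stretch of $K$ where $\mu$ is explicitly $-b\,da$; this produces $\pm M\chi(a)\,da$ with a bump $\chi\ge0$, $\int\chi=1$, instead of $\pm M\,da$. But $\chi\,da-da$ is exact on the circle, and exact forms are precisely what a change of height can add.

## 5. Plug data, and a circle as a model

**Definition (plug data).** *Plug data of class $C^r$* consist of the following.

* (D1) A $2n$-manifold $W$, an immersion $j:W\to\mathbb R^{2n}$, a smooth $h:W\to\mathbb R$ with $(j,h)$ bounded, and $T>0$ such that $\iota(p,s)=(j(p),h(p)+s)$ is injective on $W\times(-T,T)$. Put $\mu=dh-\sum j^*(y_i\,dx_i)=(j,h)^*\alpha_0$.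
* (D2) A $C^r$ vector field $V$ on $W$ and a nonempty compact $V$-invariant set $K\subset W$ containing no periodic orbit and no zero of $V$.
* (D3) A smooth compactly supported vector field $Y$ on $W$ with $\mu(Y)=0$ and flow $\psi^t$, a smooth compactly supported $v:W\to\mathbb R$, and $M>0$ with $M\sup|v|\le T/16$, such that on $K$
$$\big((\psi^{-M})^*\mu-M\,dv\big)(V)>0,\qquad\big((\psi^{M})^*\mu+M\,dv\big)(V)<0.\tag{5}$$

By (D1), $\iota$ is a diffeomorphism onto an open set, $\iota^*\alpha_0=ds+\mu$, and $\iota_*\partial_s=\partial_z$.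

*Why $j$ is only an immersion.* Let $n=1$ and suppose $W$ is an annulus, $j$ an embedding into the plane, and $K\subset W$ an embedded circle that is not contractible in $W$ and is tangent to a nonvanishing $V$. Integrate (5) over $K$ in the direction of $V$. The $dv$-terms vanish, and $\int_K(\psi^t)^*\mu=-\oint_{j\psi^t(K)}y\,dx$, which is $\pm$ the enclosed area, with a sign given by the orientation of the embedded curve $j\psi^t(K)$. As $t$ varies the curve moves through embedded curves and the sign stays the same, whereas (5) requires opposite signs for $t=-M$ and $t=M$. So we need curves whose plane projections cross themselves; the height $h$ separates the overlaps. The next lemma is how we get (D1).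

**Lemma 4.** Let $W_0$ be a $2n$-manifold, $j:W_0\to\mathbb R^{2n}$ and $h:W_0\to\mathbb R$ smooth, and $L\subset W_0$ compact, such that $j$ is an immersion at the points of $L$ and $(j,h)$ is injective on $L$. Then $L$ has an open neighborhood $U$ on which $j$ is an immersion and $(j,h)$ is injective. For every compact $Q\subset U$ there is $T>0$ such that $\iota(p,s)=(j(p),h(p)+s)$ is injective on $Q\times(-T,T)$.

*Proof.* Being an immersion is an open condition. If $(j,h)$ were injective on no neighborhood of $L$, there would be $p_i\ne p_i'$ with equal images, converging to $p,p'\in L$. Then $p,p'$ have equal images, so $p=p'$, contradicting the local injectivity of the immersion $j$ at $p$. This gives $U$. For $Q$, let $\Delta$ be the set of $(p,p')\in Q\times Q$ with $p\ne p'$, $j(p)=j(p')$. It is compact, since by local injectivity of $j$ it cannot accumulate on the diagonal. On $\Delta$ we have $h(p)\ne h(p')$, so $|h(p)-h(p')|\ge2T$ there for some $T>0$. If $\iota(p,s)=\iota(p',s')$ with $p\ne p'$, then $(p,p')\in\Delta$ and $|h(p)-h(p')|=|s-s'|<2T$, a contradiction.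 If $p=p'$, then $s=s'$. $\square$

Next we need a closed curve in $\mathbb R^3$ tangent to $\ker(dz-y\,dx)$; such a curve is called *Legendrian*. The *lift* of a graph $z=\ell(x)$ is $(x,\ell'(x),\ell(x))$, and it is Legendrian; for example $z=x^2$ lifts to $(x,2x,x^2)$. We use the following fact repeatedly.

**(F)** Let positive smooth integrable germs be given on $(c,c+\epsilon)$ and $(d-\epsilon,d)$, and let $I>0$. Then there is a positive smooth function on $(c,d)$ equal to the germs near the endpoints and with integral $I$. Indeed, take any positive smooth function with these germs, multiply it by a positive function that is $1$ very near the endpoints and tiny elsewhere, so that the integral drops below $I$, and add a nonnegative bump in the middle.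

**Lemma 5.** There is a smooth, immersed, injective Legendrian loop $L_a:\mathbb R/\mathbb Z\to\mathbb R^3$ with $L_a(a)=(a,0,0)$ for $|a|\le\frac14$, such that, if $t\ne t'$ and $L_a(t),L_a(t')$ have the same $(x,y)$-projection, their heights differ by exactly $1$. In the region $0\le x\le\frac12$, $|z|<\frac12$ it consists of the points $(x,0,0)$.

Here and below, $|a|$ for $a\in\mathbb R/\mathbb Z$ is the distance to $0$.

*Proof.* By (F) there is an even continuous $\ell$ on $[-2,2]$, smooth on $(-2,2)$, with $\ell=0$ on $|x|\le\frac12$, $\ell'>0$ on $(\frac12,2)$ and $\ell=\frac12-\frac23(2-x)^{3/2}$ near $x=2$: prescribe for $\ell'$ the germ $e^{-1/(x-1/2)}$ at $\frac12$, the germ $(2-x)^{1/2}$ at $2$, and integral $\frac12$. Take the lifts of $z=\ell(x)$ and $z=1-\ell(x)$ over $|x|<2$ and add the two points $(\pm2,0,\frac12)$. Near these points the union is $(2-t^2,t,\frac12-\frac23t^3)$, respectively $(-2+t^2,-t,\frac12-\frac23t^3)$: in both cases $t>0$ gives the lift of $\ell$ and $t<0$ the lift of $1-\ell$. These arcs are smooth, immersed ($\dot y=\pm1$) and Legendrian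 ($\dot z=-2t^2=y\dot x$). So we have a smooth immersed closed Legendrian curve. For $|x|<2$ we have $\ell<\frac12<1-\ell$, so $(x,z)$ determines the point and the curve is injective. Two distinct points have the same $(x,y)$-projection only if they lie on different branches and $\ell'(x)=-\ell'(x)$, that is $|x|\le\frac12$; then the heights are $0$ and $1$. Over $0\le x\le\frac12$ the curve consists of the points $(x,0,0)$ and $(x,0,1)$. Parametrize so that $L_a(a)=(a,0,0)$ for $|a|\le\frac14$. $\square$

Let $g_a(a)$ be the $(x,y)$-projection of $L_a(a)$ and $z_a(a)$ its height. As $\partial_z\notin\ker(dz-y\,dx)$, $g_a$ is an immersed curve. Let $n_a$ be its left unit normal, so $n_a=(0,1)$ for $|a|\le\frac14$, and put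
$$e_1(a,b)=\big(g_a(a)+b\,n_a(a),\,z_a(a)\big),\qquad \mu_1=e_1^*(dz-y\,dx).\tag{6}$$
Write $e_1=(j_1,h_1)$. Then $j_1$ is an immersion near $\{b=0\}$, $\mu_1(\partial_a)=0$ on $\{b=0\}$ because $L_a$ is Legendrian, and
$$e_1(a,b)=(a,b,0),\qquad\mu_1=-b\,da\qquad\text{for }|a|\le\tfrac14 .\tag{7}$$
Fix a smooth $\chi\ge0$ on $\mathbb R/\mathbb Z$ with support in $(\frac18,\frac14)$ and $\int\chi=1$. For $a\in[0,1]$ put $g(a)=\int_0^a\chi-a$. It extends periodically to a smooth function, and
$$\chi\,da=da+dg,\qquad|g|\le1 .\tag{8}$$
For $\delta>0$ let $\eta:\mathbb R\to[0,1]$ be smooth and even with $\eta=1$ on $|b|\le\frac\delta4$ and support in $|b|<\frac\delta2$.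

**Example (a circle: everything but aperiodicity).** Let $n=1$, $K=\{b=0\}$, $V=\partial_a$. By Lemma 4 there are $\delta<\frac18$ and $T>0$ such that $W=\{|b|<\delta\}$ with $(j_1,h_1)$ satisfies (D1). Put $Y=\chi(a)\eta(b)\partial_b$ and $v=\eta(b)g(a)$, with $M\le T/16$ and $M\max\chi\le\delta/8$. On the support of $Y$ we have $\mu=-b\,da$, so $\mu(Y)=0$. If $|b|<\frac\delta8$ and $|t|\le M$, then $\psi^t(a,b)=(a,b+t\chi(a))$, since the path stays in $|b|\le\frac\delta4$ where $\eta=1$. Hence $(\psi^t)^*\mu=\mu-t\chi\,da$ there: this is (7) where $a\in(\frac18,\frac14)$, and trivial for $a\notin\operatorname{supp}\chi$. On $K$ we have $\mu(V)=0$, so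
$$\big((\psi^{\mp M})^*\mu\mp M\,dv\big)(V)=\pm M\chi\mp M(\chi-1)=\pm M .$$
So (D1), (D3) and all of (D2) hold, except that $K$ is itself a periodic orbit. The two sections after the next remove this defect: for $n\ge2$ by a torus, for $n=1$ by a Denjoy set.

## 6. Plug data give plugs of every size

**Proposition 6.** If plug data of class $C^r$ exist in dimension $n$, then $C^r$ plugs of every size $\varrho>0$ exist in $\mathbb R^{2n+1}$.

*Proof.* **Step 1: make the data small and centered.** Pick $p_*\in K$ with $j(p_*)=(x_*,y_*)$, take the corresponding shift $\tau$ and a scaling $\mathcal D_\sigma$. Replace $(j,h)$ by $\mathcal D_\sigma\circ\tau\circ(j,h)$, $T$ by $\sigma^2T$, $v$ by $\sigma^2v$, and keep $W,V,K,Y,M$. Since $\tau$ commutes with vertical translations, the new $\iota$ is $(p,s)\mapsto\mathcal D_\sigma\tau\iota(p,s/\sigma^2)$, which is injective. The new $\mu$ is $\sigma^2$ times the old one. So (D1)–(D3) persist, and $j(p_*)=0$. As $\tau\iota(W\times(-T,T))$ is bounded, for small $\sigma$ the new image lies in the box. We therefore assume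
$$j(p_*)=0,\qquad \iota(W\times(-T,T))\subset D_\varrho\times(-\varrho,\varrho).$$

**Step 2: a diffeomorphism that pushes the two levels in opposite directions.** Choose a smooth compactly supported $\kappa:(-T,T)\to[-1,1]$ with $\kappa=-1$ on $[-\frac{3T}4,-\frac T4]$, $\kappa=1$ on $[\frac T4,\frac{3T}4]$ and $|\kappa'|\le8/T$. On $W\times(-T,T)$ let
$$\Psi_2(p,s)=(p,s+U(p,s)),\quad U=M\kappa(s)v(p),\qquad\Psi_1(p,s)=(\psi^{M\kappa(s)}(p),s),\qquad\Psi=\Psi_1\circ\Psi_2 .$$
Since $1+U_s\ge1-\frac T{16}\cdot\frac8T=\frac12$ and $U=0$ for $s$ near $\pm T$, $\Psi_2$ is a diffeomorphism; it is compactly supported because $\kappa$ and $v$ are. $\Psi_1$ is a compactly supported diffeomorphism with inverse $(p,s)\mapsto(\psi^{-M\kappa(s)}(p),s)$.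

The derivative of $\Psi_1$ sends $\partial_s$ to $\partial_s+M\kappa'(s)Y$. Because $\mu(Y)=0$, we get $\Psi_1^*(ds+\mu)=ds+(\psi^{M\kappa(s)})^*\mu$, the pullback being taken in the $p$-direction for fixed $s$. Let $\tilde\alpha=\Psi^*(ds+\mu)=(\iota\Psi)^*\alpha_0$. Then $D\Psi_2\,\partial_s=(1+U_s)\partial_s$ gives
$$\tilde\alpha(\partial_s)=1+U_s>0\quad\text{everywhere.}$$
At $(p,\mp\frac T2)$ with $p\in K$ we have $D\Psi_2V=V\mp M\,dv(V)\,\partial_s$, and the new height differs from $\mp\frac T2$ by at most $\frac T{16}$, so $\kappa=\mp1$ there. Hence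
$$\tilde\alpha(V)=\big((\psi^{\mp M})^*\mu\mp M\,dv\big)(V)\quad\text{at }(p,\mp\tfrac T2),$$
and by (5), $\tilde\alpha(V)>0$ on $K_-=K\times\{-\frac T2\}$ and $\tilde\alpha(V)<0$ on $K_+=K\times\{\frac T2\}$. The sign conflict of Section 4 is gone.

**Step 3: the mirror-image field.** Let $m(p,s)=(p,-s)$. Choose relatively compact open neighborhoods $O_1\subset W\times(-T,0)$ of $K_-$ with $\tilde\alpha(V)>0$ on $O_1$, and $O_2\subset W\times(0,T)$ of $K_+$ with $\tilde\alpha(V)<0$ on $O_2$. Put $O=O_1\cap m(O_2)\supset K_-$. Let $g_0$ be smooth with values in $[0,1]$, compact support in $O$, and $g_0=1$ on $K_-$; put $g=g_0-g_0\circ m$. Then $g$ is odd in $s$, $g=\pm1$ on $K_\mp$, and $g\,\tilde\alpha(V)\ge0$: for $s<0$, $g=g_0\ge 0$ is supported in $O_1$; for $s>0$, $g=-g_0\circ m\le0$ is supported in $O_2$.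

By Whitney's theorem (every closed set is the zero set of a smooth nonnegative function) there is a smooth $u_0\ge0$ with zero set $K_-$. Let $\beta_0$ be smooth with values in $[0,1]$, compact support, and $\beta_0=1$ near $K_-$. Put $f_0=(1-\beta_0)+\beta_0u_0$ and $f=f_0\cdot(f_0\circ m)$. The zero set of $f_0$ is $K_-$. So $f\ge0$ is even in $s$, equals $1$ off a compact set, and vanishes exactly on $K_-\cup K_+$.

Put $\tilde X=f\partial_s+gV$, a $C^r$ field. Then
$$\tilde\alpha(\tilde X)=f\,\tilde\alpha(\partial_s)+g\,\tilde\alpha(V)>0 :$$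
both summands are $\ge0$, the first is positive off $K_\pm$ and the second is positive on $K_\pm$.

**Step 4: transport to $\mathbb R^{2n+1}$; proof of (P1).** Choose a compact $A\subset W$ with $K\subset A$ and $T'\in(\frac T2,T)$ such that the supports of $g$ and $1-f$, and the closure of the set where $\Psi\ne\mathrm{id}$, lie in $A\times(-T',T')$. The bijection $\Psi$ is the identity off $A\times(-T',T')$, hence it preserves $A\times[-T',T']$ and is the identity at $s=\pm T'$. Put $Z=\iota(A\times[-T',T'])$, a compact subset of $D_\varrho\times(-\varrho,\varrho)$, and let $X=(\iota\circ\Psi)_*\tilde X$ on $\iota(W\times(-T,T))$ and $X=\partial_z$ elsewhere. Off $A\times[-T',T']$ we have $\tilde X=\partial_s$ and $\Psi=\mathrm{id}$, so $X=\partial_z$ off $Z$. The open sets $\iota(W\times(-T,T))$ and $\mathbb R^{2n+1}\setminus Z$ cover $\mathbb R^{2n+1}$, so $X$ is $C^r$. It is bounded, hence complete. Finally $\alpha_0(X)$ equals $\tilde\alpha(\tilde X)>0$ at the corresponding point, or $1$. This is (P1).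

**Step 5: the orbits of $\tilde X$.**

(a) *No periodic orbit.* Along orbits $\dot s=f\ge0$, so on a periodic orbit $s$ is constant and $f=0$. Such an orbit lies in $K_-$ or $K_+$, where $\tilde X=\pm V$, against (D2).

(b) *From the bottom.* Let $p_0\in A$ and let $(p(t),s(t))$ be the orbit from $(p_0,-T')$. Over $W\setminus A$ the field is $\partial_s$ and the orbits are whole vertical lines, so by uniqueness our orbit never enters this part: $p(t)\in A$ throughout. If $s$ never reaches $0$, the orbit stays in the compact set $A\times[-T',0]$ for all $t\ge0$. Otherwise let $s(t_0)=0$. The curve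
$$t\mapsto\big(p(2t_0-t),-s(2t_0-t)\big)$$
is again an integral curve: its horizontal velocity is $-g(p,s)V(p)=g(p,-s)V(p)$ and its vertical velocity is $f(p,s)=f(p,-s)$, with $p,s$ taken at $2t_0-t$. It has the same value $(p(t_0),0)$ at $t_0$, so by uniqueness it is the same curve, and $(p,s)(2t_0)=(p_0,T')$. Moreover $-T'<s(t)<T'$ for $0<t<2t_0$, because $s$ is monotone and $\dot s=f=1$ when $s=\pm T'$.

(c) *Trapping.* Let $p_0\in K$. Since $\dot p=g\,V(p)$, $p(t)$ is a reparametrized $V$-orbit, so $p(t)\in K$. If $s$ reached $-\frac T2$, the orbit would hit $K_-$, which is a union of $\tilde X$-orbits; by uniqueness it would always have been in $K_-$, but it starts at $s=-T'<-\frac T2$. So $s<-\frac T2$ forever.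

**Step 6: the orbits of $X$; proof of (P2)–(P4).** The set $Z\cap(\{w\}\times\mathbb R)$ is the union of the segments $\{w\}\times[h(p)-T',h(p)+T']$ with $p\in A\cap j^{-1}(w)$. There are finitely many, since $j$ is locally injective and $A$ is compact, and they are disjoint, since $\iota$ is injective. An orbit starting at $(w,z)\notin Z$ moves vertically upward until it meets the bottom $\iota(p,-T')$ of one of these segments, if there is one above it. As $\Psi=\mathrm{id}$ at $s=\pm T'$, it continues as the $\iota\Psi$-image of the $\tilde X$-orbit from $(p,-T')$. By (b), either it stays in $Z$ forever, or it leaves at the top $\iota(p,T')$ of the same segment, on the same vertical line, having been in $Z$ meanwhile. Then it moves up to the next segment, and so on. After finitely many steps it is trapped in $Z$ forever, or it has passed above $Z$ on the line over $w$ and goes to $z=+\infty$. Starting at $(w,-\varrho)$, this is (P3).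

An orbit starting at $(w,z)\notin Z$ never returns to that point: afterward it is either in $Z$ or at a point of $\{w\}\times\mathbb R$ of larger height. So a periodic orbit lies entirely in $Z\subset\iota(W\times(-T,T))$, and its image under $(\iota\Psi)^{-1}$ is a periodic orbit of $\tilde X$, against (a). This is (P2).

Since $j(p_*)=0$, one of the segments over $w=0$ belongs to $p_*\in K$. The orbit from $(0,-\varrho)$ is trapped before it reaches that segment or, by (c), at it. This is (P4). $\square$

## 7. An irrational torus: smooth plug data for $n\ge2$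

**Proposition 7.** For $n\ge2$ there are plug data of class $C^\infty$.

*Proof.* **Step 1: a torus on which $\alpha_0$ vanishes.** In the circle example we replace the circle by a product of two circles, which carries a smooth flow without periodic orbits. To keep overlaps apart we use two different scales. Let $e_1=(j_1,h_1)$ be as in (6), and $e_2=(j_2,h_2)=\mathcal D\circ e_1$ with $\mathcal D(x,y,z)=(2x,2y,4z)$; put $\mu_i=e_i^*(dz-y\,dx)$. Then $\mu_i(\partial_a)=0$ on $\{b=0\}$. With $a_i\in\mathbb R/\mathbb Z$ and $q=(x_3,y_3,\dots,x_n,y_n)\in\mathbb R^{2n-4}$ (absent for $n=2$) let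
$$W=\{(a_1,b_1,a_2,b_2,q):|b_i|<\delta,\ |q|<\delta\},\quad j=\big(j_1(a_1,b_1),j_2(a_2,b_2),q\big),\quad h=h_1(a_1,b_1)+h_2(a_2,b_2),$$
and $K=\{b_1=b_2=0,\ q=0\}\cong\mathbb T^2$. Then $\mu=\mu_1+\mu_2+\nu$ with $\nu=-\sum_{i\ge3}y_idx_i$.

The map $j$ is an immersion at the points of $K$. If $j$ agrees at two distinct points of $K$, then by Lemma 5 the heights differ by $\Delta_1+\Delta_2$, where $\Delta_1\in\{0,\pm1\}$ and $\Delta_2\in\{0,\pm4\}$, and $\Delta_i=0$ only if the two values of $a_i$ agree. So $\Delta_1,\Delta_2$ are not both zero and $\Delta_1+\Delta_2\ne0$. Hence $(j,h)$ is injective on $K$. By Lemma 4, for small $\delta$ there is $T>0$ such that $\iota$ is injective on $\overline W\times(-T,T)$ and $j$ is an immersion on $\overline W$; $(j,h)$ is bounded on the compact set $\overline W$. So (D1) holds.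

**Step 2: the flow.** Let $V=\partial_{a_1}+\sqrt2\,\partial_{a_2}$. It is smooth, tangent to $K$, and has no zeros and no periodic orbits. So (D2) holds, and $\mu(V)=0$ on $K$.

**Step 3: the push.** Let $\beta$ be a smooth compactly supported cutoff on $\{|q|<\delta\}$ with values in $[0,1]$ and $\beta=1$ near $0$, let $\eta$ be as in Section 5 for this $\delta$, and put
$$Y=\chi(a_1)\eta(b_1)\eta(b_2)\beta(q)\,\partial_{b_1},\qquad v=\eta(b_1)\eta(b_2)\beta(q)\,g(a_1),$$
with $M\le T/16$ and $M\max\chi\le\delta/8$. Then $M\sup|v|\le T/16$ by (8). On $\operatorname{supp}Y$, (7) gives $\mu=-b_1da_1+\mu_2+\nu$, so $\mu(Y)=0$. Near $K$ and for $|t|\le M$, the flow of $Y$ is $b_1\mapsto b_1+t\chi(a_1)$, since the path stays in $|b_1|\le\frac\delta4$; therefore $(\psi^t)^*\mu=\mu-t\chi(a_1)\,da_1$ near $K$. With (8), on $K$,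
$$\big((\psi^{\mp M})^*\mu\mp M\,dv\big)(V)=\pm M\chi\mp M(\chi-1)=\pm M,$$
which is (5). $\square$

## 8. A Legendrian cross in $\mathbb R^3$

For $n=1$ the manifold $W$ is a surface immersed in the plane, and we need a compact invariant set without periodic orbits on it. The torus $\mathbb T^2$ carries such sets that are not the whole torus. A proper closed subset of $\mathbb T^2$ misses a small disk, so it can be pushed into a neighborhood of the cross $\{ab=0\}$, the union of the two coordinate circles. We therefore need a second Legendrian loop $L_b$ that meets $L_a$ in one point only.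

**Lemma 8.** There is a smooth, immersed, injective Legendrian loop $L_b:\mathbb R/\mathbb Z\to\mathbb R^3$ with $L_b(b)=(0,b,0)$ for $|b|\le\frac14$, whose image meets that of $L_a$ only at the origin.

*Proof.* **Step 1: the part near the origin.** Let $k$ be smooth and even near $[-\frac12,\frac12]$, $k=0$ on $|y|\le\frac14$, $k'>0$ on $(\frac14,\frac12]$, and $x_0:=k(\frac12)\le\frac18$. Take the curve
$$\Big(k(y),\,y,\,\int_0^y\tau k'(\tau)\,d\tau\Big),\qquad|y|\le\tfrac12 .$$
It is Legendrian because $dz=y\,k'dy=y\,dx$, and its height is odd in $y$. For $y>\frac14$ it is the lift of a graph $z=u(x)$, $0<x\le x_0$, with $u'=y>0$ and $0<u(x_0)\le\frac12x_0\le\frac1{16}$. For $y<-\frac14$ it is the lift of $z=l(x)$ with $l=-u$ on $(0,x_0]$.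

**Step 2: the right end.** Take the arc $(\frac12-t^2,\,t,\,\frac14-\frac23t^3)$, $t^2\le\frac1{16}$, which is Legendrian. On $[\frac7{16},\frac12)$ it prescribes
$$u=\tfrac14+\tfrac23(\tfrac12-x)^{3/2},\ u'<0\quad(t<0),\qquad l=\tfrac14-\tfrac23(\tfrac12-x)^{3/2},\ l'>0\quad(t>0),$$
with $u(\frac7{16})=\frac14+\frac1{96}$ and $l(\frac7{16})=\frac14-\frac1{96}$.

**Step 3: fill in $[x_0,\frac7{16}]$.** We choose the derivatives by (F), smoothly matching the given germs at $x_0$ and $\frac7{16}$. For $u$: let $u'>0$ on $[x_0,\frac38)$, $u'=-(x-\frac38)$ near $\frac38$, $u'<0$ on $(\frac38,\frac7{16}]$, with integrals such that $\frac14+\frac1{96}<u(\frac38)<\frac12$ and $u(\frac7{16})$ is as prescribed. So $u$ increases from $0$ to $u(\frac38)$ and then decreases to $\frac14$. Hence $0<u<\frac12$ on $(0,\frac12)$ and $u>\frac14$ on $[\frac38,\frac12)$. For $l$: let $l'<0$ on $[x_0,\frac14)$, $l'=x-\frac14$ near $\frac14$, $l'>0$ on $(\frac14,\frac7{16}]$, with integrals such that $l(\frac14)=-\frac14$, $l(\frac38)=-\frac18$ and $l(\frac7{16})$ is as prescribed; this is possible since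 $l(x_0)\ge-\frac1{16}$. So $l$ decreases from $0$ to $-\frac14$ and then increases to $\frac14$. Hence $-\frac12<l<\frac14$ on $(0,\frac12)$, $l<0$ on $(0,\frac38]$, and $l$ has exactly one zero in $(0,\frac12)$, where $l'>0$.

**Step 4: injectivity and intersection.** We have $u>0>l$ on $(0,\frac38]$ and $u>\frac14>l$ on $[\frac38,\frac12)$, so $u>l$. The two lifts and the two arcs form a smooth immersed closed Legendrian curve. The pair $(x,z)$ determines its point, except over $(0,0)$, where there is the embedded segment $\{(0,y,0):|y|\le\frac14\}$. So the curve is injective. It lies in $0\le x\le\frac12$, $|z|<\frac12$, where by Lemma 5 the curve $L_a$ consists of points $(x,0,0)$. A point of $L_b$ with $z=0$ is either on the segment, and then $y=0$ gives the origin, or at the zero of $l$, where $y=l'>0$. So the images meet only at the origin. Parametrize as required. $\square$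

Now thicken the cross. Let $g_b,z_b$ be the $(x,y)$-projection and the height of $L_b$, and let $m_b$ be the right unit normal of the immersed curve $g_b$, so $m_b=(1,0)$ for $|b|\le\frac14$. For $\delta>0$ put
$$Q_\delta=\{(a,b)\in\mathbb T^2:|a|\le\delta\text{ or }|b|\le\delta\}.$$
For small $\delta<\frac18$ define $e=(j_0,h_0)$ on a neighborhood of $Q_\delta$ by
$$e(a,b)=\big(g_a(a)+b\,n_a(a),z_a(a)\big)\ (|b|\text{ small}),\qquad e(a,b)=\big(g_b(b)+a\,m_b(b),z_b(b)\big)\ (|a|\text{ small}).$$
Where both apply, both give $(a,b,0)$. Put $\mu_0=e^*(dz-y\,dx)$. Three properties hold.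

* (E1) $e(a,b)=(a,b,0)$ and $\mu_0=-b\,da$ for $|a|\le\frac14$, $|b|\le\delta$.
* (E2) For small $\delta$, $j_0$ is an immersion on a neighborhood of $Q_\delta$, and there is $T>0$ such that $(p,s)\mapsto(j_0(p),h_0(p)+s)$ is injective on $Q_\delta\times(-T,T)$.
* (E3) $\mu_0$ pulls back to $0$ on the circles $\{b=0\}$ and $\{a=0\}$.

(E1) is the first formula, and (E3) holds because $L_a$, $L_b$ are Legendrian. For (E2), $j_0$ is an immersion at the points of the cross $\{ab=0\}$, and $e$ is injective on the cross by Lemmas 5 and 8. Lemma 4 applies, as $Q_\delta$ lies in a given neighborhood of the cross for small $\delta$. Fix such $\delta$ and $T$.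

## 9. A squeezed Denjoy set: $C^1$ plug data for $n=1$

The set $K$ will be a Denjoy minimal set squeezed by a factor $\varepsilon$ toward the cross, where $\mu_0$ is small on the flow direction by (E3). There is a danger here. The push $M$ is limited by $M\sup|v|\le T/16$ and by $\delta$, and it must beat $|\mu_0(V)|$ on $K$. Squeezing changes the flow and hence the height correction $v$. If $\sup|v|$ grew as $\varepsilon\to0$, no admissible $M$ might be left. The main point below is a bound on $v$ that is independent of $\varepsilon$.

**Proposition 9.** For $n=1$ there are plug data of class $C^1$.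

*Proof.* **Step 1: a $C^1$ flow on $\mathbb T^2$ with a proper aperiodic invariant set.** By Denjoy (see Katok–Hasselblatt, *Introduction to the Modern Theory of Dynamical Systems*, Prop. 12.2.1) there is an orientation preserving $C^1$ diffeomorphism of $\mathbb R/\mathbb Z$ without periodic points and with a nonempty compact invariant set $C\ne\mathbb R/\mathbb Z$. Let $F$ be a lift, let $\chi_0:[0,1]\to[0,1]$ be smooth, $\chi_0=0$ near $0$ and $\chi_0=1$ near $1$, and put $F_s(b)=b+\chi_0(s)(F(b)-b)$. Since $\partial_bF_s=1-\chi_0+\chi_0F'>0$, the map $(s,b)\mapsto(s,F_s(b))$ is a $C^1$ diffeomorphism. So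
$$\xi(s,F_s(b)):=\chi_0'(s)(F(b)-b)$$
defines a $C^1$ function, periodic in the second variable and vanishing for $s$ near $0$ and $1$, hence a $C^1$ function $\xi$ on $\mathbb T^2$. The field $V_0=\partial_a+\xi\,\partial_b$ is $C^1$, its orbits are $s\mapsto(s,F_s(b))$ for $0\le s\le1$, and its return map to $\{a=0\}$ is the Denjoy map. So $V_0$ has no periodic orbit. The union $K_0$ of the orbits through $\{0\}\times C$ is compact, invariant, and different from $\mathbb T^2$. Also $da(V_0)=1$.

**Step 2: move $K_0$ into $Q_{1/4}$.** After conjugation with a translation of $\mathbb T^2$, which keeps $da(V_0)=1$, $K_0$ misses a ball $E$ about $o=(\frac12,\frac12)$. Let $\Phi_t$ be the flow of the field $\chi_1(p)(p-o)$, where $\chi_1\ge0$ is smooth with compact support in $(0,1)^2$ and $\chi_1=1$ on $[\frac18,\frac78]^2$. On $[\frac14,\frac34]^2$ the map $\Phi_{-t}$ is contraction toward $o$ by $e^{-t}$, so $[\frac14,\frac34]^2\subset\Phi_t(E)$ for large $t$. Fix such a $t$ and put $\Phi=\Phi_t$. It is a diffeomorphism of $\mathbb T^2$ homotopic to the identity, and $\Phi(K_0)$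 misses $[\frac14,\frac34]^2$, that is, $\Phi(K_0)\subset Q_{1/4}$.

**Step 3: squeeze toward the cross.** Let $\sigma_0:\mathbb R\to\mathbb R$ be smooth, nondecreasing, commuting with $a\mapsto a+1$, and $\sigma_0=0$ on $[-\frac14,\frac14]$. Put $\sigma_\varepsilon=(1-\varepsilon)\sigma_0+\varepsilon\,\mathrm{id}$ and $S_\varepsilon(a,b)=(\sigma_\varepsilon(a),\sigma_\varepsilon(b))$. For $\varepsilon\in(0,1]$ we have $\sigma_\varepsilon'\ge\varepsilon>0$, so $S_\varepsilon$ is a diffeomorphism of $\mathbb T^2$; and $\sigma_\varepsilon(a)=\varepsilon a$ for $|a|\le\frac14$, so $S_\varepsilon(Q_{1/4})\subset Q_{\varepsilon/4}$. As $\varepsilon\to0$, $S_\varepsilon\to S_0$ in $C^1$. At points with $|b|\le\frac14$ we have $S_0(a,b)=(\sigma_0(a),0)$ and $d(\sigma_0(b))=0$, so $S_0^*\mu_0=0$ by (E3); likewise at points with $|a|\le\frac14$. Hence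
$$S_\varepsilon^*\mu_0\to0\quad\text{uniformly on }Q_{1/4}\quad(\varepsilon\to0).\tag{9}$$
Put $H=S_\varepsilon\circ\Phi$, $K'=H(K_0)\subset Q_{\varepsilon/4}$, $V'=H_*V_0$ (a $C^1$ field) and $\varpi=(H^{-1})^*da$. Then $\varpi(V')=da(V_0)=1$.

**Step 4: compare $\chi\,da$ with $\varpi$, uniformly in $\varepsilon$.** The push will produce $\chi(a)\,da$, which is zero on most of the torus; the form that is positive on $V'$ is $\varpi$. We show that they differ by the differential of a bounded function. First, $S_\varepsilon^*(\chi\,da)=\chi(\sigma_\varepsilon(a))\sigma_\varepsilon'(a)\,da$ has integral $1$ over the $a$-circle, so it equals $da+dg_\varepsilon(a)$ with $g_\varepsilon$ periodic; normalized by $g_\varepsilon(0)=0$,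
$$g_\varepsilon(a)=\int_0^{\sigma_\varepsilon(a)}\chi-a\quad(0\le a\le1),\qquad\text{so }|g_\varepsilon|\le1,$$
because both terms lie in $[0,1]$. Second, $\Phi^*da=da+dg'$ for a fixed smooth $g'$ on $\mathbb T^2$, since $\Phi$ is homotopic to the identity. Hence $H^*(\chi\,da)=\Phi^*(da+dg_\varepsilon)=da+d(g'+g_\varepsilon\circ\Phi)$, with $g_\varepsilon$ regarded as a function of $(a,b)$. Applying $(H^{-1})^*$, we get with the smooth function $v_\varepsilon=(g'+g_\varepsilon\circ\Phi)\circ H^{-1}$
$$\chi\,da=\varpi+dv_\varepsilon\ \text{ on }\mathbb T^2,\qquad|v_\varepsilon|\le C:=1+\sup|g'|,\ \text{ independent of }\varepsilon.\tag{10}$$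

**Step 5: choose the constants, $M$ before $\varepsilon$.** First choose $M>0$ with $MC\le T/16$ and $M\max\chi\le\delta/8$. For $\varepsilon/4<\delta/8$, at points of $\Phi(K_0)\subset Q_{1/4}$ we have $\mu_0(V')\circ S_\varepsilon=(S_\varepsilon^*\mu_0)(\Phi_*V_0)$, where $\Phi_*V_0$ is a fixed bounded field. So by (9) we can choose $\varepsilon$ with $\varepsilon/4<\delta/8$ and
$$|\mu_0(V')|<M\quad\text{on }K'.\tag{11}$$

**Step 6: the data.** Let $W=\{|a|<\delta\text{ or }|b|<\delta\}\subset Q_\delta$, $j=j_0$, $h=h_0$, with the $T$ of (E2). Then (D1) holds with $\mu=\mu_0$. Let $V=V'$ and $K=K'$, a compact subset of $W$; via $H$, (D2) follows from Step 1. Let $\eta$ be as in Section 5 for this $\delta$, and let $\theta:\mathbb T^2\to[0,1]$ be smooth with compact support in $W$ and $\theta=1$ on $Q_{\delta/2}$. Put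
$$Y=\chi(a)\eta(b)\,\partial_b\ \text{ on }\{\tfrac18<a<\tfrac14,\ |b|<\delta\},\quad Y=0\text{ elsewhere};\qquad v=\theta\,v_\varepsilon .$$
$Y$ is smooth with compact support in $W$, and on its support $\mu=-b\,da$ by (E1), so $\mu(Y)=0$. By (10), $M\sup|v|\le MC\le T/16$.

**Step 7: the inequalities (5).** Let $p=(a,b)\in K'\subset Q_{\varepsilon/4}$. If $a\in\operatorname{supp}\chi$, then $|a|>\frac18>\frac\varepsilon4$, so $|b|\le\frac\varepsilon4<\frac\delta8$. Near $p$ and for $|t|\le M$ we then have $\psi^t(a,b)=(a,b+t\chi(a))$, because the path stays in $|b|\le\frac\delta4$ where $\eta=1$; hence $(\psi^t)^*\mu=\mu-t\chi\,da$ there. If $a\notin\operatorname{supp}\chi$, then $Y=0$ near $p$ and the same formula holds trivially. Also $dv(V)=dv_\varepsilon(V')$ on $K$, since $\theta=1$ near $K$. By (10),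
$$\big((\psi^{\mp M})^*\mu\mp M\,dv\big)(V)=\mu_0(V')\pm M(\chi\,da-dv_\varepsilon)(V')=\mu_0(V')\pm M\,\varpi(V')=\mu_0(V')\pm M .$$
By (11) this is positive for the upper sign and negative for the lower sign, which is (5). $\square$

*Proof of Theorem 1.* If $N=2$, then $n=1$: Proposition 9 gives plug data of class $C^1$, Proposition 6 turns them into $C^1$ plugs of every size in $\mathbb R^3$, and Proposition 3 with $r=1$ gives $\varphi$. If $N\ge3$, then $n\ge2$: Propositions 7, 6 and 3 with $r=\infty$ give $\varphi$, of class $C^\infty$ off the origin. $\blacksquare$
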